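\title{A generalized bicharacteristic that is not a limit of broken bicharacteristics}

\begin{abstract}
For a second order operator with real principal symbol on a manifold with non-characteristic boundary, generalized bicharacteristics follow the Hamilton flow in the interior, reflect at transversal boundary points, and graze or glide at tangential ones. Those that avoid the points of infinite order tangency are limits of broken bicharacteristics, which only reflect. We show that this fails in general: in every dimension $n\ge3$ there are a Lorentzian symbol and a generalized bicharacteristic, tangent to the boundary at exactly two points, that no sequence of broken bicharacteristics approximates. For $n\le2$ every generalized bicharacteristic is broken. The example is a billiard above the graph of a smooth function. Near each of the two points a sequence of strongly magnifying mirrors confines one parameter of an approximating path to a sparse set of windows, and the windows of the two points are disjoint.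
\end{abstract}

\section{The question and the answer}\label{sec:intro}

\subsection*{Setting}
Let $X$ be a $C^\infty$ manifold of dimension $n$ with boundary $\partial X$ and interior $X^\circ$, and let $x_1$ be a boundary defining function, positive in $X^\circ$. Let $p\in C^\infty(T^*X\setminus0)$ be the principal symbol of a second order differential operator with real principal part, so that $p(x,\cdot)$ is a real quadratic form on $T_x^*X$. The standing hypotheses are
\begin{enumerate}
\item[(H1)] $\partial X$ is non-characteristic: $p(x,dx_1)\neq0$ for $x\in\partial X$;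
\item[(H2)] $d_\xi p\ne0$ on $p^{-1}(0)$.
\end{enumerate}
Near any point one can then choose coordinates in which $X=\{x_1\ge0\}$ and $\partial p/\partial\xi_n>0$, as in \cite[Proposition 24.3.13]{book}. In suitable coordinates, and after multiplication by a nonvanishing factor, $p$ takes the normal form
\[
p=\xi_1^2-r(x,\xi'),\qquad \xi'=(\xi_2,\dots,\xi_n).
\]
The notions below are invariant; we use the normal form to see what they mean.

The Hamilton field of a function $q(x,\xi)$ is $H_q=\sum_j(\partial_{\xi_j}q\,\partial_{x_j}-\partial_{x_j}q\,\partial_{\xi_j})$, and a bicharacteristic of $p$ is an integral curve of $H_p$ in $p^{-1}(0)$. The number $H_p^jx_1$ is the $j$-th derivative of $x_1$ along the bicharacteristic, so it measures the contact of the bicharacteristic with the boundary. For $k\ge1$ let $G^k$ be the set of points of $T^*_{\partial X}X\cap p^{-1}(0)$ at which $H_p^jx_1=0$ for $0\le j<k$. We write $G=G^2$ for the \emph{glancing set} and $G^\infty=\bigcap_kG^k$. Points of $T^*_{\partial X}X\cap p^{-1}(0)$ outside $G$ are \emph{hyperbolic}: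 there the bicharacteristic is transversal to the boundary. The points of $G\setminus G^3$, where the tangency is quadratic, form the \emph{diffractive set} $G_d$, where $H_p^2x_1>0$, and the \emph{gliding set} $G_g$, where $H_p^2x_1<0$. At a point of $G_d$ the bicharacteristic touches the boundary and stays in $X$; at a point of $G_g$ it would leave $X$ in both directions. One therefore introduces on $G$ the \emph{gliding vector field}
\[
H_p^G=H_p+\frac{H_p^2x_1}{H_{x_1}^2p}\,H_{x_1}.
\]
In the normal form $H_px_1=2\xi_1$, $H_p^2x_1=2\,\partial r/\partial x_1$, $H_{x_1}=-\partial_{\xi_1}$ and $H_{x_1}^2p=2$. Thus $G=\{x_1=\xi_1=r=0\}$ and $H_p^G=H_p-(\partial r/\partial x_1)\partial_{\xi_1}$: the gliding field is $H_p$ with its $\partial_{\xi_1}$ component removed, which keeps $x_1$ and $\xi_1$ equal to zero.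

\begin{definition}\label{def:gen}
A \emph{generalized bicharacteristic} is a map $\gamma\colon I\setminus B\to S:=p^{-1}(0)\cap(T^*X^\circ\cup G)$, where $I$ is an interval and $B\subset I$ is discrete, such that
\begin{enumerate}
\item[(i)] if $\gamma(\lambda)\in T^*X^\circ\cup G_d$, then $\gamma$ is differentiable at $\lambda$ and $\gamma'(\lambda)=H_p(\gamma(\lambda))$;
\item[(ii)] if $\gamma(\lambda)\in G\setminus G_d$, then $\gamma$ is differentiable at $\lambda$ and $\gamma'(\lambda)=H_p^G(\gamma(\lambda))$;
\item[(iii)] if $\lambda\in B$, the limits $\gamma(\lambda\pm0)$ exist and are two different hyperbolic points with the same image in $T^*\partial X$ (a \emph{transversal reflection}).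
\end{enumerate}
It is a \emph{broken bicharacteristic} if $\gamma(\lambda)\in T^*X^\circ$ for all $\lambda\in I\setminus B$.
\end{definition}

In the normal form a transversal reflection keeps $x$ and $\xi'$ and replaces $\xi_1\neq0$ by $-\xi_1$. To compare curves that reflect at slightly different times, let $\tilde T^*X$ be the quotient of $T^*X$ in which points of $T^*_{\partial X}X$ with the same image in $T^*\partial X$ are identified. The functions $x$, $\xi'$ and $|\xi_1|$ are continuous along generalized bicharacteristics. A generalized bicharacteristic $\gamma$ on $I$ is a \emph{limit of broken bicharacteristics} if for every compact interval $J\subset I$ there are broken bicharacteristics $\gamma_m$, defined on $J$ for large $m$, with $\gamma_m\to\gamma$ uniformly on $J$ in $\tilde T^*X$. In local coordinates this means that $x$, $\xi'$ and $|\xi_1|$ converge uniformly, and we call two curves uniformly $\varepsilon$-close if these quantities differ by at most $\varepsilon$ at every value of the parameter.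

``Discrete'' means that each point of $B$ is isolated in $B$. Reflections may thus accumulate at a point $\lambda\in I\setminus B$, where (i) or (ii) must hold, the difference quotients being taken along $I\setminus B$; Remark~\ref{rem:discrete} shows why this reading is the right one. For broken bicharacteristics no accumulation is possible.

\begin{lemma}\label{lem:finite}
A broken bicharacteristic on a compact interval $J$ has finitely many reflections.
\end{lemma}

\begin{proof}
If $B$ is infinite, it has an accumulation point $\lambda_*\in J$, and $\lambda_*\notin B$ because the points of $B$ are isolated in $B$. So $\gamma$ is continuous at $\lambda_*$. Since $x_1(\gamma(\lambda\pm0))=0$ for $\lambda\in B$, there are points of $J\setminus B$ tending to $\lambda_*$ along which $x_1\circ\gamma\to0$. Hence $x_1(\gamma(\lambda_*))=0$, contradicting $\gamma(\lambda_*)\in T^*X^\circ$.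
\end{proof}

\subsection*{The question}
Broken bicharacteristics are the elementary objects: they are built from the Hamilton flow and the law of reflection alone. The rules (i) and (ii) at glancing points describe what such curves do in the limit of tangential incidence (Example~\ref{ex:three} shows this in three cases), and one may ask whether the rules describe exactly these limits. Under the standing hypotheses, which locally are those of \cite[Proposition 24.3.13]{book}, the following is known. Every point of $S$ lies on a generalized bicharacteristic, and generalized bicharacteristics satisfy the same global existence theorems as bicharacteristics on an open manifold. Through every point of $S$ there are generalized bicharacteristics that are limits of broken ones. Every generalized bicharacteristic that does not meet $G^\infty$ is a limit of broken ones. We do not use these facts in the proofs, but they suggest a positive answer to the following question, which comes from \cite{book}.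

\medskip
\noindent\textbf{Question.} \emph{Is every generalized bicharacteristic, for every $(X,p)$ satisfying the standing hypotheses, a limit of broken bicharacteristics?}
\medskip

The answer is no. A quadratic form on an $n$-dimensional space is called Lorentzian if it has signature $(n-1,1)$.

\begin{theorem}\label{thm:main}
\begin{enumerate}
\item[(a)] If $n\le2$, then $G=\emptyset$ and every generalized bicharacteristic is broken.
\item[(b)] Let $n\ge3$, let $X=\overline{\mathbb R}_+\times\mathbb R^2\times\mathbb R^{n-3}$ with coordinates $(x_1,s,t,z)$ and dual variables $(\xi_1,\eta,\tau,\zeta)$, and let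
\begin{equation}\label{eq:p}
p=\xi_1^2+\tau\eta+\tfrac12f''(t)\,x_1\eta^2+|\zeta|^2,\qquad f\in C^\infty(\mathbb R)\ \text{real}.
\end{equation}
Then $p$ is Lorentzian and satisfies the standing hypotheses. For a suitable $f$ there is a generalized bicharacteristic $\gamma$ on a compact interval $I$ that is not a limit of broken bicharacteristics: for some $\varepsilon>0$, no broken bicharacteristic on $I$ is uniformly $\varepsilon$-close to $\gamma$ in $\tilde T^*X$. The curve $\gamma$ consists of arcs in $T^*X^\circ$ and transversal reflections, apart from exactly two points, both in $G^\infty$.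
\end{enumerate}
\end{theorem}

For $n=3$ the variables $z,\zeta$ are absent. By the last of the known facts a counterexample has to meet $G^\infty$; ours meets the glancing set nowhere else.

Part (a) is proved in Section~\ref{sec:low}. Section~\ref{sec:billiard} turns \eqref{eq:p} into a billiard above the graph of $f$, and Section~\ref{sec:plan} presents the basic tool, a mirror with two foci, and the plan of the construction. The local shape of $f$ near a point of $G^\infty$ is built in Section~\ref{sec:profile} and analyzed in Section~\ref{sec:windows}. Sections~\ref{sec:global} and~\ref{sec:proof} assemble $f$ and $\gamma$ and complete the proof.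

\section{Dimensions one and two}\label{sec:low}

\begin{proof}[Proof of Theorem~\ref{thm:main}(a)]
Write $p(x,\xi)=\beta_x(\xi,\xi)$ with $\beta_x$ symmetric and bilinear, and suppose $(x,\xi)\in G$. Then $\beta_x(\xi,\xi)=0$ and $\beta_x(\xi,dx_1)=\frac12H_px_1=0$. A nonzero multiple of $dx_1$ has $p\ne0$ by (H1), so $\xi$ is not a multiple of $dx_1$. For $n=1$ this is impossible. For $n=2$ the covectors $\xi$ and $dx_1$ span $T^*_xX$, so $\beta_x(\xi,\cdot)=0$, that is $d_\xi p=0$, contrary to (H2). Hence $G=\emptyset$ and $S\subset T^*X^\circ$, so every generalized bicharacteristic is broken.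
\end{proof}

Its restrictions to compact intervals then approximate it trivially. Hypothesis (H2) is needed for $G=\emptyset$: for $p=\xi_1^2-x_1\xi_2^2$ every point with $x_1=\xi_1=0$ lies in $G$, and $d_\xi p=0$ there.

\section{A billiard above a graph}\label{sec:billiard}

From now on $p$ is given by \eqref{eq:p}. It is in normal form. It is Lorentzian because $\tau\eta+\frac12f''x_1\eta^2=\eta\,(\tau+\frac12f''x_1\eta)$ is a product of two independent linear forms in $(\eta,\tau)$. We have $p(x,dx_1)=1$, which is (H1). For (H2) let $p=0$. If $\eta\neq0$, then $\partial_\tau p=\eta\neq0$. If $\eta=0$, then $\xi_1=0$ and $\zeta=0$, hence $\tau\ne0$ and $\partial_\eta p=\tau\neq0$.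

The Hamilton equations are
\begin{equation}\label{eq:ham}
\begin{gathered}
\dot x_1=2\xi_1,\qquad \dot\xi_1=-\tfrac12f''\eta^2,\qquad \dot t=\eta,\qquad \dot\eta=0,\\
\dot s=\tau+f''x_1\eta,\qquad \dot\tau=-\tfrac12f'''x_1\eta^2,\qquad \dot z=2\zeta,\qquad\dot\zeta=0 .
\end{gathered}
\end{equation}
The first line is a closed system. If $\eta>0$ we can use $t$ as parameter, and then $dx_1/dt=2\xi_1/\eta$ and $d^2x_1/dt^2=-f''(t)$. The symbol is chosen so that the height
\[
y=x_1+f(t)
\]
is an affine function of $t$ along interior bicharacteristics. The boundary becomes the \emph{floor} $y=f(t)$, and $y'-f'=2\xi_1/\eta$. At a reflection $\xi_1$ changes sign, and since $x_1>0$ on both sides, $\xi_1$ is negative before and positive after. In terms of the slopes $v^-,v^+$ of $y$ before and after, a transversal reflection reads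
\begin{equation}\label{eq:reflect}
y=f,\qquad v^-<f'<v^+,\qquad v^-+v^+=2f' .
\end{equation}

\begin{definition}
A \emph{broken path} for the floor $f$ on a compact interval is a continuous piecewise affine function $y$ with finitely many breakpoints, called \emph{hits}, such that $y>f$ except at hits and \eqref{eq:reflect} holds at hits.
\end{definition}

Since $\eta$ is constant along the flow and under reflections, Lemma~\ref{lem:finite} shows that a broken bicharacteristic with $\eta>0$ gives a broken path on every compact $t$-interval whose endpoints are not reflection points. We use three properties of broken paths.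
\begin{enumerate}
\item[(B1)] Slopes increase at hits, so $y$ is convex.
\item[(B2)] Followed forward or backward, the path stays on a line until this line first meets the floor; that point is a hit, and \eqref{eq:reflect} determines the next slope.
\item[(B3)] The notion is invariant under adding an affine function to both $y$ and $f$, and under $t\mapsto-t$ (which replaces $v^-,v^+,f'$ by $-v^+,-v^-,-f'$).
\end{enumerate}

Conversely, a height function $y(t)$ has a \emph{lift}, the curve with parameter $t$ given by
\begin{equation}\label{eq:lift}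
\begin{gathered}
\eta=1,\qquad \zeta=0,\qquad z=0,\qquad x_1=y-f,\qquad \xi_1=\tfrac12(y'-f'),\\
\tau=-\xi_1^2-\tfrac12f''x_1,\qquad s=\int_0^t(\tau+f''x_1)\,dt .
\end{gathered}
\end{equation}
It lies in $p^{-1}(0)$. Where $y$ is affine, $\dot\xi_1=-\frac12f''$ and
$\dot\tau=-2\xi_1\dot\xi_1-\frac12f'''x_1-\frac12f''\dot x_1=\xi_1f''-\frac12f'''x_1-f''\xi_1=-\frac12f'''x_1$, so \eqref{eq:ham} holds. Where \eqref{eq:reflect} holds, $x_1,s,\tau$ are continuous and $\xi_1\ne0$ changes sign, so the lift has a transversal reflection. If $y_m\to y$ and $|y_m'-f'|\to|y'-f'|$ uniformly on a compact interval, the lifts converge uniformly in $\tilde T^*X$, by \eqref{eq:lift}.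

A lift meets $G$ where $x_1=\xi_1=0$, and then $\tau=0$. From \eqref{eq:ham}, $H_p^kx_1=-f^{(k)}(t)\eta^k$ for $k\ge2$. So for $\eta>0$ a glancing point is gliding if $f''>0$, diffractive if $f''<0$, and in $G^\infty$ if $f^{(k)}(t)=0$ for all $k\ge2$. At a glancing point of a lift, $H_p^G=\partial_t$.

\begin{example}\label{ex:three}
\emph{Convex floor}, $f=t^2/2$. The lift of $y=f$ is an integral curve of $H_p^G=\partial_t$ in $G_g$, a gliding ray. Let $y_h$ be the inscribed polygon with vertices over $h\mathbb Z$. On $[a,a+h]$ with $a\in h\mathbb Z$ its slope is $a+h/2$, so at the vertex $a$ the slopes are $a\mp h/2$ and \eqref{eq:reflect} holds. Moreover $0\le y_h-f\le h^2/8$ and $|y_h'-f'|\le h/2$. The gliding ray is a limit of broken bicharacteristics with many reflections.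

\emph{Concave floor}, $f=-t^2/2$. The lift of the tangent line $y=0$ passes through $G_d$ at $t=0$. It is the limit of the lifts of $y=\varepsilon$, which have no reflection.

\emph{Flat floor}, $f=0$. The lift of $y=0$ lies in $G^\infty$ and is again the limit of the lifts of $y=\varepsilon$.
\end{example}

A floor that is flat at a point without being affine near it allows a different behavior: a curve made of ever shorter segments, whose hits accumulate at the flat point from both sides. One is tempted to approximate it by cutting out a tiny neighborhood of the flat point and inserting a short bridge. Property (B2) forbids this: a broken path is determined by its value and slope at one time, so it has only two parameters to adjust, and they must serve on both sides of the flat point. The construction exploits this rigidity.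

\section{Mirrors and the plan of the construction}\label{sec:plan}

To control a path through arbitrarily many reflections we want each reflection to act on a single number. This is achieved by pieces of floor that reflect the lines through one point into the lines through another. Fix two \emph{foci} $F_a=(t_a,y_a)$ and $F_b=(t_b,y_b)$ with $t_a\neq t_b$. A \emph{mirror} with these foci is a function $f$, on an interval free of $t_a$ and $t_b$, with
\begin{equation}\label{eq:mirror}
2f'=v_a+v_b,\qquad v_a=\frac{f-y_a}{t-t_a},\qquad v_b=\frac{f-y_b}{t-t_b}.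
\end{equation}
The line through $F_a$ and $F_b$ solves \eqref{eq:mirror}, since for it $v_a=v_b=f'$. The difference $g$ of two solutions satisfies $2g'=g/(t-t_a)+g/(t-t_b)$, that is $g=C\sqrt{|(t-t_a)(t-t_b)|}$. Hence the mirrors are the conic arcs
\begin{equation}\label{eq:conic}
f=(\text{line }F_aF_b)+C\sqrt{|(t-t_a)(t-t_b)|}.
\end{equation}
The \emph{miss} of a line at a focus $F_a$ is its value at $t_a$ minus $y_a$.

\begin{lemma}[Mirror lemma]\label{lem:mirror}
Let $f$ satisfy \eqref{eq:mirror}, and let two lines with slopes $v^-,v^+$ pass through $(t_*,f(t_*))$, with $v^-+v^+=2f'(t_*)$. Let $d_a$ be the miss of the first line at $F_a$ and $d_b$ the miss of the second at $F_b$. Then, with $v_a,v_b$ taken at $t_*$,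
\[
v^--v_a=-\frac{d_a}{t_*-t_a}=\frac{d_b}{t_*-t_b}.
\]
\end{lemma}

\begin{proof}
Subtracting $y_a=f(t_*)-v_a(t_*-t_a)$ from $y_a+d_a=f(t_*)-v^-(t_*-t_a)$ gives the first identity. The same computation at $F_b$ gives $v^+-v_b=-d_b/(t_*-t_b)$, and $v^--v_a=-(v^+-v_b)$ because $v^-+v^+=2f'=v_a+v_b$.
\end{proof}

So the miss after the reflection is the miss before it times the ratio of the distances to the foci; the slope error enters only through the position $t_*$. If one focus is much closer than the other, the mirror magnifies.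

\begin{example}\label{ex:root}
Let $f(\theta)=\sqrt{1+\theta}$ and $F_b=(-1,0)$. Follow a path backward. It arrives from the right on a line with miss $\delta$ at $F_b$ and hits at $\theta_*$, so $v^+=(f(\theta_*)-\delta)/(1+\theta_*)$. Since $2f'=f/(1+\theta)$, the slope to the left of the hit is $v^-=\delta/(1+\theta_*)$. For $\delta=0$ all lines through $F_b$ become horizontal: this is the mirror whose other focus is at infinity. Now shrink the picture, $t=b+\ell\theta$ and $y=\sigma\ell f(\theta)$. A miss $d=\sigma\ell\delta$ produces the slope $d/(\ell(1+\theta_*))$, and at distance $T$ to the left the path has deviated from the horizontal by $-\frac T\ell\,\frac{d}{1+\theta_*}$. For $|\theta_*|\le\frac14$ the magnification is $T/\ell$ up to a factor between $\frac45$ and $\frac43$.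
\end{example}

\subsection*{The plan}
Let $u$ be a local coordinate centered at a flat point. For $u>0$ take a convex polygon $c(u)$ with vertices at $b_k=2^{-k}$ and very rapidly decreasing slopes $\sigma_k$ on $[b_{k+1},b_k]$. Under the vertex $b_k$ we put a bump of the floor that touches $c$ with a mirror of width about $\ell_k\ll b_k$. Its foci are $P_{k-1}$, at distance $\ell_k$, and $P_k$, at distance $T_k\approx b_k/2$ (Figure~\ref{fig:bumps}); the point $P_k$ is the far focus of mirror $k$ and the near focus of mirror $k+1$. The floor is even in $u$, and the curve to be approximated is $c(|u|)$.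

Take a broken path close to $c(|u|)$ and follow it from the right toward $0$. Let $d$ be its miss at the outermost focus and $d_j$ its miss at $P_j$. As in Example~\ref{ex:root}, $|d_j|\approx(T_j/\ell_j)|d_{j-1}|$ as long as the path keeps hitting the mirrors, which it does while $|d_j|$ is small compared with the height $\ell_{j+1}\sigma_j$ of the next mirror. If $d=0$ there are infinitely many hits, so $d\ne0$ and there is a last such stage $i$. Then $|d_i|$ lies roughly between $\ell_{i+1}\sigma_i$ and $T_i\sigma_{i-1}$. Two sizes in this range are critical. If $|d_i|\approx\ell_{i+1}\sigma_i$, the path meets bump $i+1$ near the edge of its mirror. If $|d_i|\approx T_i\sigma_i$, the slope error $d_i/T_i$ is comparable with the slope $\sigma_i$ itself. We do not analyze these two cases. In all other cases the path crosses $u=0$ on a single line and arrives low at bump $i-1$ on the other side. The side of each bump that faces $0$ is a steep wall; $c(|u|)$ passes above it, but a low path hits it and is kicked to a slope $90$ times that of $c$. The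 kick repeats at every second bump, so the path leaves the neighborhood of $0$ with the wrong slope.

Hence $\log_2|d|$ must lie in one of two windows for each $i$. With $\sigma_k=2^{-k^3}$ and $\ell_k\approx2^{-6k^2}$ the ratios $T_i/\ell_{i+1}$ and $\sigma_{i-1}/\sigma_i$ separate the windows by about $6i^2$ and $3i^2$, while the uncontrolled factors in the $i$ magnifications give them width $O(i)$. Multiplying $\ell_k$ by $2^{2k}$ shifts the windows of index $i$ by about $i^2$, more than their width and less than their separation. We use two flat points, one of each kind, and join them through a mirror of magnification close to $1$. Then $\log_2|d|$ would have to lie in two disjoint sets.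

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=1.15cm,y=1.15cm]
\draw[->] (0.3,0) -- (10.2,0) node[right] {$u$};
\draw[very thick,rounded corners=3pt] (0.5,0) -- (2.1,0) -- (2.35,0.42) -- (2.75,0.55) -- (3.25,0.65) -- (3.55,0.65) -- (4.7,0) -- (5.9,0) -- (6.25,1.2) -- (6.7,1.62) -- (7.3,1.98) -- (7.7,2.0) -- (9.6,0) -- (10,0);
\draw (0.5,0.35) -- (3,0.6) -- (7,1.8) -- (8.6,3.24);
\draw[dashed] (3,0.6) -- (2.6,0.48);
\draw[dashed] (7,1.8) -- (6.5,1.35);
\fill (2.6,0.48) circle (1.5pt) node[below right] {$P_k$};
\fill (6.5,1.35) circle (1.5pt) node[below right] {$P_{k-1}$};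
\draw[dotted] (3,0.6) -- (3,0) node[below] {$b_{k+1}$};
\draw[dotted] (7,1.8) -- (7,0) node[below] {$b_k$};
\node[above left] at (5,1.2) {slope $\sigma_k$};
\node[left] at (8.1,2.95) {slope $\sigma_{k-1}$};
\node[left] at (6.05,0.55) {wall};
\node[right] at (8.75,1.05) {ramp};
\end{tikzpicture}
\caption{Two consecutive bumps of the floor (thick) and the polygon $c$ (thin), not to scale; the flat point $u=0$ is to the left. The polygon touches the floor only at its vertices. Near $b_k$ the floor is a mirror with near focus $P_{k-1}$ and far focus $P_k$, each on the extension (dashed) of a side of $c$. Each bump has a steep wall facing the flat point and a gentle ramp on the other side.}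
\label{fig:bumps}
\end{figure}

\section{The local profile}\label{sec:profile}

\subsection*{Parameters}
Let $\nu\in\{0,2\}$ and let $K$ be a large integer; ``for $K$ large'' refers to finitely many requirements, imposed for both values of $\nu$. Put
\[
b_k=2^{-k},\qquad \sigma_k=2^{-k^3},\qquad \ell_k=2^{-6k^2+\nu k},\qquad Y_k=\sum_{j\ge k}\sigma_j(b_j-b_{j+1})=\tfrac12\sum_{j\ge k}\sigma_jb_j,
\]
\[
\Lambda_k=\frac{\sigma_{k-1}}{\sigma_k}=2^{3k^2-3k+1},\qquad T_k=b_{k+1}+\ell_{k+1},\qquad \epsilon_k=\frac{\ell_k}{T_k},\qquad A_k=\frac{Y_k}{\sigma_{k-1}\ell_k}.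
\]
Here $A_k$ is the ratio of the height $Y_k$ of bump $k$ to the height of its mirror. The width $\ell_k$ is squeezed from two sides. It must be so small that $A_k$ is large and that, seen from the far focus, the mirror subtends slopes $\sigma_{k-1}\ell_k/T_k$ much smaller than $\sigma_k$. It must be so large that $\sigma_{k-1}\ell_k^{-l}\to0$ for every $l$, which makes the floor smooth. We have $A_k\ge\frac12b_k/(\Lambda_k\ell_k)=2^{3k^2+2k-\nu k-2}$ and $\Lambda_k\epsilon_k\le\Lambda_k\ell_k/b_{k+1}=2^{-3k^2-2k+\nu k+2}$. Hence for $K$ large and $k\ge K$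
\begin{equation}\label{eq:const}
\begin{gathered}
\tfrac12\sigma_kb_k\le Y_k\le0.51\,\sigma_kb_k,\qquad \tfrac12b_k\le T_k\le0.505\,b_k,\\
\Lambda_k\ge10^6,\qquad A_k\ge10^6,\qquad \Lambda_k\epsilon_k\le10^{-4},\qquad 4b_K\le\tfrac14 .
\end{gathered}
\end{equation}
It follows that $\epsilon_k\le10^{-10}$, $\ell_k\le10^{-10}b_k$, and $\ell_{k+1}/T_k\le10^{-10}$ since $\ell_{k+1}\le\ell_k$.

For $k\ge K-1$ let $c_k(u)=Y_{k+1}+\sigma_k(u-b_{k+1})$; this line passes through $(b_{k+1},Y_{k+1})$ and $(b_k,Y_k)$. The polygon $c$ on $[0,2b_K]$ is given by $c(0)=0$ and $c=c_k$ on $[b_{k+1},b_k]$, $k\ge K-1$. Neither $c$ nor $Y_k$ depends on $\nu$. The foci are the points $P_k=(\pi_k,c_k(\pi_k))$ with $\pi_k=b_{k+1}-\ell_{k+1}$, so that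
\[
b_k-\pi_k=T_k,\qquad b_k-\pi_{k-1}=\ell_k .
\]

\subsection*{The mirror at $b_k$}
Near $b_k$ we use the variable $\theta=(u-b_k)/\ell_k$, in which $u-\pi_{k-1}=\ell_k(1+\theta)$ and $u-\pi_k=T_k(1+\epsilon_k\theta)$. The ordinates of $P_{k-1}$ and $P_k$ are $Y_k-\sigma_{k-1}\ell_k$ and $Y_k-\sigma_kT_k$, so the line $P_kP_{k-1}$ has slope
\[
m_k=\frac{\sigma_kT_k-\sigma_{k-1}\ell_k}{T_k-\ell_k}=\sigma_{k-1}\hat m_k,\qquad \hat m_k=\frac{\Lambda_k^{-1}-\epsilon_k}{1-\epsilon_k},
\]
and value $Y_k-(\sigma_{k-1}-m_k)\ell_k$ at $b_k$. By \eqref{eq:conic}, the mirror with foci $P_k,P_{k-1}$ through $(b_k,Y_k)$ is this line plus $(\sigma_{k-1}-m_k)\ell_k\sqrt{(1+\theta)(1+\epsilon_k\theta)}$. Its derivative in $u$ is $\sigma_{k-1}\kappa_k(\theta)$, where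
\[
\kappa_k(\theta)=\hat m_k+(1-\hat m_k)\,\frac{1+\epsilon_k+2\epsilon_k\theta}{2\sqrt{(1+\theta)(1+\epsilon_k\theta)}} .
\]
The right side is a smooth function of $(\theta,\epsilon_k,\hat m_k)\in[-\frac12,\frac12]\times[0,\frac12]\times\mathbb R$, and $(\epsilon_k,\hat m_k)\to0$. Therefore $\kappa_k\to\kappa_\infty:=\frac12(1+\theta)^{-1/2}$ in $C^\infty([-\frac12,\frac12])$, and the limit is the mirror of Example~\ref{ex:root}. At $b_k$ the slopes toward the foci are $\sigma_k$ and $\sigma_{k-1}$, so by \eqref{eq:mirror} the mirror has slope $\frac12(\sigma_k+\sigma_{k-1})$ there.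

\subsection*{The bumps}
We prescribe the slope of bump $k$, in units of $\sigma_{k-1}$, as a function $h_k(\theta)$. Let $h_\infty\in C^\infty(\mathbb R)$ be nonincreasing, equal to $100$ for $\theta\le-1$, to $\kappa_\infty$ on $[-\frac12,\frac12]$, and to $-\frac12$ for $\theta\ge1$. Such a function exists because $\kappa_\infty$ decreases from $0.707\ldots$ to $0.408\ldots$ on $[-\frac12,\frac12]$: extend $-\kappa_\infty'$ to a nonnegative smooth function supported in $[-1,1]$ with the required positive integrals over $[-1,-\frac12]$ and $[\frac12,1]$. Let $\chi\in C_0^\infty(-\frac12,\frac12)$ satisfy $0\le\chi\le1$ and $\chi=1$ on $[-\frac14,\frac14]$, and let $\omega\in C^\infty(\mathbb R)$ be nondecreasing, $0$ for $\theta\le0$ and $1$ for $\theta\ge1$. For $K$ large, the $C^1$ norm of $\chi(\kappa_k-\kappa_\infty)$ is at most $0.005$ for $k\ge K$. Define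
\[
h_k(\theta)=\begin{cases}
100\,\omega(\theta+M_k+1), & \theta\le-1,\\
h_\infty+\chi\,(\kappa_k-\kappa_\infty), & -1\le\theta\le1,\\
-\tfrac12\bigl(1-\omega(\theta-M_k')\bigr), & \theta\ge1,
\end{cases}
\]
where $M_k,M_k'>1$ are fixed by $\int_{-\infty}^0h_k=A_k$ and $\int_0^\infty h_k=-A_k$. The first condition gives the bump the height $Y_k$ at $b_k$, the second brings it back to zero.

\begin{lemma}\label{lem:h}
For $k\ge K$ the numbers $M_k,M_k'>1$ exist and are unique, with $|M_k-A_k/100|\le2$ and $|M_k'-2A_k|\le5$. The function $h_k$ is smooth, takes values in $[-\frac12,100]$, and is nonincreasing on $[-M_k,M_k']$. Moreover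
\[
h_k\ge0.44\ \text{ on }[-M_k,\tfrac14],\qquad h_k\le0.59\ \text{ on }[-\tfrac14,\infty),
\]
and there is $\theta_0=\theta_0(k)\in(\frac14,1)$ with $h_k\ge0$ for $\theta\le\theta_0$ and $h_k\le0$ for $\theta\ge\theta_0$.
\end{lemma}

\begin{proof}
On $[-\frac12,\frac12]$ we have $h_\infty'=-\frac14(1+\theta)^{-3/2}\le-0.13$, which absorbs the perturbation of size $0.005$; so $h_k$ is nonincreasing on $[-1,1]$, from $100$ to $-\frac12$. Since $\kappa_\infty(-\frac14)=0.577\ldots$ and $\kappa_\infty(\frac14)=0.447\ldots$, we get $h_k(-\frac14)\le0.59$ and $h_k(\frac14)\ge0.44$. For $M_k,M_k'>1$ the two conditions read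
\[
A_k=\int_{-1}^0h_k+100(M_k-1)+100\int_0^1\omega,\qquad
-A_k=\int_0^1h_k-\tfrac12(M_k'-1)-\tfrac12\int_0^1(1-\omega).
\]
In the first equation the first and last terms lie in $[0,100]$; in the second, $\int_0^1h_k\in[-\frac12,0.59]$. Solving gives the two estimates, and the solutions exceed $1$ since $A_k\ge10^6$. Now $h_k=100$ on $[-M_k,-1]$ and $h_k=-\frac12$ on $[1,M_k']$, so the three pieces fit smoothly and $h_k$ is nonincreasing on $[-M_k,M_k']$. To the left of this interval $0\le h_k\le100$, and to the right $-\frac12\le h_k\le0$. The remaining statements follow from monotonicity and the values at $\pm\frac14$ and $1$.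
\end{proof}

\emph{Bump $k$} is the function $\varphi_k(u)=\sigma_{k-1}\ell_k\int_{-\infty}^\theta h_k$ on $\mathbb R$, so $\varphi_k'(u)=\sigma_{k-1}h_k(\theta)$. Put
\[
u_k=b_k-(M_k+1)\ell_k,\qquad w_k=(M_k'+1)\ell_k,\qquad U_k=[b_k-w_k,b_k+w_k].
\]
From left to right the bump has a \emph{foot} $-M_k-1\le\theta\le-M_k$, a \emph{wall} of slope $100\sigma_{k-1}$, the \emph{mirror} $|\theta|\le\frac14$, and a \emph{ramp} of slope $-\frac12\sigma_{k-1}$. The profile $\varphi=\varphi^\nu$ is the even function with $\varphi(0)=0$ and $\varphi=\sum_{k\ge K}\varphi_k$ for $u>0$. Finally let $R_k=b_{k-1}-w_{k-1}$ for $k>K$ and $R_K=2b_K$.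

\begin{lemma}\label{lem:phi}
Let $k\ge K$.
\begin{enumerate}
\item[(a)] $b_k-u_k\le0.0101\,Y_k/\sigma_{k-1}$ and $w_k\le2.1\,Y_k/\sigma_{k-1}\le10^{-3}b_k$. The support of $\varphi_k$ lies in $[u_k,b_k+w_k]\subset U_k$, the $U_k$ are disjoint, and $\varphi=\varphi_k$ on $[0.51\,b_k,R_k]$.
\item[(b)] $\varphi(b_k)=Y_k$, and for $|\theta|\le\frac14$ the function $\varphi$ is the mirror with foci $P_k,P_{k-1}$. In particular $\varphi'(b_k)=\frac12(\sigma_k+\sigma_{k-1})$.
\item[(c)] $0\le\varphi_k\le1.01\,Y_k\le0.52\,\sigma_kb_k$; hence $\varphi\le1.01\,Y_k$ on $[0,R_k]$. The bump $\varphi_k$ is nondecreasing for $\theta\le\frac14$, and $\varphi_k\le10^{-4}Y_k$ on the foot.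
\item[(d)] $\varphi\in C^\infty(\mathbb R)$, and all derivatives of $\varphi$ vanish at $0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Since $\ell_k=Y_k/(\sigma_{k-1}A_k)$, Lemma~\ref{lem:h} gives $(M_k+1)\ell_k\le(\frac1{100}+\frac3{A_k})Y_k/\sigma_{k-1}$ and $w_k\le(2+\frac6{A_k})Y_k/\sigma_{k-1}$, and $Y_k/\sigma_{k-1}\le0.51\,b_k/\Lambda_k$. The bump vanishes for $\theta\le-M_k-1$ and, as $\int_{\mathbb R}h_k=0$, for $\theta\ge M_k'+1$. Also $M_k\le M_k'$. Finally $b_{k+1}+w_{k+1}\le0.5005\,b_k<0.51\,b_k<b_k-w_k$.

(b) $\varphi(b_k)=\sigma_{k-1}\ell_kA_k=Y_k$, and $h_k=\kappa_k$ for $|\theta|\le\frac14$.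

(c) By the sign of $h_k$, the bump rises from $0$ up to $\theta=\theta_0$ and then decreases to $0$. Its maximum is at most $Y_k+0.59\,\sigma_{k-1}\ell_k=Y_k(1+0.59/A_k)$. The sequence $Y_k$ decreases, which gives the bound on $[0,R_k]$. On the foot $\varphi_k\le100\,\sigma_{k-1}\ell_k=100\,Y_k/A_k$.

(d) The derivatives $h_k^{(l-1)}$ are bounded uniformly in $k$, since $\kappa_k$ converges in $C^\infty$ and the other pieces are translates of fixed functions. So on $U_k$, for $l\ge1$,
\[
|\varphi^{(l)}|=\sigma_{k-1}\ell_k^{1-l}|h_k^{(l-1)}|\le C_l\,2^{-(k-1)^3+6k^2(l-1)}\to0\quad(k\to\infty).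
\]
Thus $\varphi$ and all its derivatives tend to $0$ as $u\to0$, and the mean value theorem gives (d) by induction on $l$.
\end{proof}

The next lemma says that a line of small slope that leaves a mirror toward the left clears the rest of the bump, at almost the full height.

\begin{lemma}[Leaving lemma]\label{lem:leave}
Let $k\ge K$, $u_*=b_k+\ell_k\vartheta$ with $|\vartheta|\le\frac14$, and $L(u)=\varphi(u_*)+v(u-u_*)$ with $v\le\sigma_{k-1}/200$. Then $\varphi(u_*)\in[0.99\,Y_k,1.01\,Y_k]$, and on $[b_k-w_k,u_*)$ we have $L>\varphi$ and $L\ge0.95\,Y_k$.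
\end{lemma}

\begin{proof}
We have $|\varphi(u_*)-Y_k|\le\sigma_{k-1}\ell_k=Y_k/A_k$. For $-M_k\le\theta\le\vartheta$, $\varphi'\ge0.44\,\sigma_{k-1}>v$, so $L-\varphi$ decreases to its zero at $u_*$. On $[b_k-w_k,u_*]$, by Lemma~\ref{lem:phi}(a), $L\ge0.99\,Y_k-\frac{\sigma_{k-1}}{200}(w_k+\ell_k)\ge0.99\,Y_k-\frac{2.2}{200}Y_k\ge0.95\,Y_k$. This exceeds $\varphi$ on the foot and to its left, where $\varphi\le10^{-4}Y_k$.
\end{proof}

\begin{lemma}\label{lem:above}
$c>\varphi$ on $(0,2b_K]\setminus\{b_k:k\ge K\}$.
\end{lemma}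

\begin{proof}
Let $k\ge K$. On $(b_k,R_k]$ the polygon has slope $\sigma_{k-1}$, while $\varphi'\le0.59\,\sigma_{k-1}$ and $c(b_k)=\varphi(b_k)$; so $c>\varphi$. On $[b_k-w_k,b_k)$ we have $c=c_k$, and Lemma~\ref{lem:leave} applies with $\vartheta=0$ and $v=\sigma_k\le\sigma_{k-1}/200$. These intervals cover the set in question.
\end{proof}

\section{Crossing a flat point: the windows}\label{sec:windows}

In this section the floor is $\varphi=\varphi^\nu$. The centers of the windows are
\[
\mu^\nu_{1,i}=-i^3-6(i+1)^2+\nu(i+1)-\Sigma_i^\nu,\qquad \mu^\nu_{2,i}=-i^3-i-1-\Sigma_i^\nu,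
\]
where $\Sigma_i^\nu=\sum_{j=K}^i\bigl(6j^2-(\nu+1)j-1\bigr)$. Since
\begin{equation}\label{eq:logs}
\begin{gathered}
\log_2(b_{j+1}/\ell_j)=6j^2-(\nu+1)j-1,\qquad \log_2(b_{i+1}\sigma_i)=-i^3-i-1,\\
\log_2(\ell_{i+1}\sigma_i)=-i^3-6(i+1)^2+\nu(i+1),
\end{gathered}
\end{equation}
these are the logarithms of the two critical sizes of Section~\ref{sec:plan}, divided by the total magnification, with $T_j$ replaced by $b_{j+1}$.

A line $L$ has \emph{$k$-parameters} $(d,q)$ if $L(u)=c_k(u)+d+q(u-\pi_k)$; thus $d$ is its miss at $P_k$ and $q$ is its slope minus $\sigma_k$.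

\begin{proposition}\label{prop:windows}
For every $N\ge K+1$ there is $\delta>0$ with the following property. Let $y$ be a broken path for $\varphi^\nu$ on $[-1.9\,b_K,1.9\,b_K]$ that coincides on $[1.2\,b_K,1.9\,b_K]$ with a line whose $(K-1)$-parameters $(d,q)$ satisfy $|d|,|q|\le\delta$. Assume that
\begin{equation}\label{eq:exit}
y\text{ has no hit at }-1.5\,b_k\text{ and }|y'(-1.5\,b_k)|\le10\,\sigma_{k-1}\qquad\text{for }k=K,\,K+1 .
\end{equation}
Then $d\neq0$, and there are $a\in\{1,2\}$ and $i\ge N$ with $\bigl|\log_2|d|-\mu^\nu_{a,i}\bigr|\le i+12$.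
\end{proposition}

Condition \eqref{eq:exit} is all that is asked of the path on the far side of the flat point; the slope of $c(|u|)$ at $-1.5\,b_k$ is $-\sigma_{k-1}$. It is imposed at two consecutive indices because the kick occurs at every second bump. The proposition does not say that paths with $\log_2|d|$ in a window approximate $c(|u|)$, and we do not need to know.

To compare a line with bump $k$, put $E_k(\theta)=\int_0^\theta(h_k-1)$. Then $\varphi_k-c_{k-1}=\sigma_{k-1}\ell_kE_k(\theta)$, and a line $L$ with $(k-1)$-parameters $(d,q)$ satisfies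
\begin{equation}\label{eq:eE}
L-\varphi_k=\sigma_{k-1}\ell_k\bigl(e(\theta)-E_k(\theta)\bigr),\qquad e(\theta)=\frac{d}{\sigma_{k-1}\ell_k}+\frac{q}{\sigma_{k-1}}(1+\theta).
\end{equation}
Throughout, $y$ is a broken path for $\varphi$ on $[-1.9\,b_K,1.9\,b_K]$.

\subsection*{The linear stages}

\begin{lemma}\label{lem:stage}
Let $j\ge K$. Suppose that just to the left of a point $u'$ the path follows a line $L$ whose $(j-1)$-parameters satisfy
\begin{equation}\label{eq:small}
|d_{j-1}|\le\ell_j\sigma_{j-1}/400,\qquad |q_{j-1}|\le\sigma_{j-1}/400,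
\end{equation}
where $u'=1.9\,b_K$ if $j=K$, and $u'$ is a hit with $|u'-b_{j-1}|<\frac14\ell_{j-1}$ if $j>K$. Then the next hit to the left is at a point $b_j+\ell_j\vartheta_j$ with $|\vartheta_j|<\frac14$, and the $j$-parameters of the line to the left of this hit are
\[
d_j=-Q_j(T_j+\ell_j\vartheta_j)=-\rho_j\frac{T_j}{\ell_j}\,d_{j-1},\qquad q_j=\alpha_j+Q_j,
\]
with $|Q_j|\le\sigma_{j-1}/300$, $|\alpha_j|\le\sigma_j/1000$ and $\rho_j\in[0.79,1.34]$. If $|d_j|\le\ell_{j+1}\sigma_j/400$, then \eqref{eq:small} holds with $j+1$ in place of $j$.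
\end{lemma}

\begin{proof}
If $j>K$, the slope of $L$ is at most $1.01\,\sigma_{j-1}\le\sigma_{j-2}/200$, so $L>\varphi$ on $[R_j,u')$ by Lemma~\ref{lem:leave}. On $[b_j-\frac14\ell_j,R_j]$ the slope of $L$ is at least $0.99\,\sigma_{j-1}$ and $\varphi'\le0.59\,\sigma_{j-1}$, so $L-\varphi$ increases. In \eqref{eq:eE} with $k=j$ we have $|e(\pm\frac14)|\le2.25/400$, while $h_j\le0.59$ gives $E_j(\frac14)\le-0.1025$ and $E_j(-\frac14)\ge0.1025$. So $L-\varphi$ is negative at $\theta=-\frac14$ and positive at $\theta=\frac14$. It has a unique zero $\vartheta_j$ in between and is positive to its right. By (B2) this zero is the next hit.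

There $\varphi$ is the mirror, and Lemma~\ref{lem:mirror} with $F_a=P_j$, $F_b=P_{j-1}$ gives
\[
Q_j:=v^--v_a=-\frac{d_j}{T_j+\ell_j\vartheta_j}=\frac{d_{j-1}}{\ell_j(1+\vartheta_j)} .
\]
This yields the formulas for $d_j$ with $\rho_j=(1+\epsilon_j\vartheta_j)/(1+\vartheta_j)\in[0.79,1.34]$, and $|Q_j|\le\frac43\cdot\sigma_{j-1}/400$. We have $q_j=v^--\sigma_j=Q_j+\alpha_j$ with $\alpha_j=v_a-\sigma_j=(\varphi-c_j)/(u-\pi_j)$ at the hit. There $|\varphi-Y_j|\le\frac14\cdot0.59\,\sigma_{j-1}\ell_j$ and $|c_j-Y_j|\le\frac14\sigma_j\ell_j$, so $|\varphi-c_j|\le0.16\,\sigma_{j-1}\ell_j$, while $u-\pi_j\ge\frac12T_j$. Hence $|\alpha_j|\le0.32\,\Lambda_j\epsilon_j\sigma_j\le\sigma_j/1000$ by \eqref{eq:const}. Finally, if $|d_j|\le\ell_{j+1}\sigma_j/400$, then $|Q_j|\le2|d_j|/T_j\le\sigma_j/1000$, so $|q_j|\le\sigma_j/500$.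
\end{proof}

\subsection*{The passage over $u=0$}
After the last linear stage $i$ we distinguish four cases, which cover all possibilities:
\begin{enumerate}
\item[(W1)] $|Q_i|<\sigma_i/200$ and $|d_i|\le3\ell_{i+1}\sigma_i$;
\item[(W2)] $\sigma_i/200\le|Q_i|<3\sigma_i$;
\item[(E1)] $|Q_i|<\sigma_i/200$ and $|d_i|>3\ell_{i+1}\sigma_i$;
\item[(E2)] $|Q_i|\ge3\sigma_i$.
\end{enumerate}
The first two will give the windows. In (E1) the slope is still close to $\sigma_i$ but the path misses mirror $i+1$ by a clear margin; in (E2) the slope is far from $\sigma_i$ and from $0$. In both, the path reaches a flat part of the floor or a ramp at most once more, and is then too high for the much smaller bumps that remain.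

\begin{lemma}\label{lem:cross}
Let the hypotheses of Lemma~\ref{lem:stage} hold with $j=i$. In cases \emph{(E1)} and \emph{(E2)} the path coincides near $u=0$ with a line
\begin{equation}\label{eq:line}
V(\bar u-u),\qquad 0.99\,\sigma_i\le V\le\sigma_{i-1}/200,\qquad 0<\bar u\le1.3\,b_i .
\end{equation}
\end{lemma}

\begin{proof}
Let $u_*=b_i+\ell_i\vartheta_i$ be the hit on mirror $i$, let $y_*=\varphi(u_*)$, and let $L$ be the line that the path follows to the left of $u_*$. Its slope $v=\sigma_i+\alpha_i+Q_i$ satisfies $|v|\le1.001\,\sigma_i+\sigma_{i-1}/300\le\sigma_{i-1}/200$. By Lemma~\ref{lem:leave}, $0.99\,Y_i\le y_*\le1.01\,Y_i\le0.516\,\sigma_ib_i$, and $L>\varphi$, $L>0$ on $[b_i-w_i,u_*)$. Note that $b_i-w_i=R_{i+1}$.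

\emph{Case (E2), $Q_i>0$.} Here $v\ge3.9\,\sigma_i$. The line $L$ vanishes at $\bar u=u_*-y_*/v\ge b_i-\ell_i-\frac{0.516}{3.9}b_i\ge0.86\,b_i$, and $\bar u<b_i-w_i$. On $[0.51\,b_i,b_i-w_i]$ the floor vanishes, so the next hit is at $\bar u$, where $\varphi=\varphi'=0$, and the path becomes $v(\bar u-u)$. This is positive on $[0.51\,b_i,\bar u)$, and on $[0,0.51\,b_i]$ it is at least $3.9\cdot0.35\,\sigma_ib_i>1.01\,Y_{i+1}\ge\varphi$. So there is no further hit in $[0,\bar u)$, and $V=v$.

\emph{Case (E2), $Q_i<0$.} Here $v\le-1.99\,\sigma_i$, so $L>y_*$ for $u<u_*$. On $[0,u_*)$ we have $\varphi\le y_*$, because $\varphi_i$ is nondecreasing up to $u_*$ and the bumps of higher index have height at most $1.01\,Y_{i+1}<0.99\,Y_i$. So there is no hit in $[0,u_*)$, and $L=V(\bar u-u)$ with $V=|v|$ and $\bar u=u_*+y_*/V\le b_i+\ell_i+\frac{0.516}{1.99}b_i\le1.3\,b_i$.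

\emph{Case (E1).} Put $k=i+1$, so $\sigma_{k-1}=\sigma_i$ and $b_i=2b_k$, and let $\theta=(u-b_k)/\ell_k$. Then
\[
|q_i|\le\frac{\sigma_i}{160},\qquad v\in[0.99\,\sigma_i,1.01\,\sigma_i],\qquad |d_i|\le\frac{\sigma_i}{200}\cdot1.02\,b_k\le\frac{\sigma_ib_k}{190},\qquad Y_k\le10^{-6}\sigma_ib_k .
\]
Since $L(b_k)=Y_k+d_i+q_i\ell_k$ and $\ell_k\le10^{-10}b_k$, we get $|L(b_k)|\le\sigma_ib_k/180$. We use \eqref{eq:eE} with $(d,q)=(d_i,q_i)$.

\emph{Subcase $d_i>3\ell_k\sigma_i$: the path passes over bump $k$.} Now $e(\theta)\ge3-|1+\theta|/160$. We check that $L>\varphi$ on $[u_k,R_k]$.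
\begin{itemize}
\item For $\theta\ge0$: $E_k\le-0.41\,\theta$, so $e-E_k\ge3-\frac{1+\theta}{160}+0.41\,\theta>0$.
\item For $-1\le\theta\le0$: $h_k\ge0$ gives $E_k=\int_\theta^0(1-h_k)\le1<3-\frac1{160}\le e$.
\item For $-M_k\le\theta\le-1$: $h_k=100$ gives $E_k\le1-99(|\theta|-1)<3-\frac{|\theta|-1}{160}\le e$.
\item On the foot: $L\ge Y_k-(\sigma_i+|q_i|)(M_k+1)\ell_k\ge Y_k-1.01\cdot0.0101\,Y_k\ge0.98\,Y_k>\varphi$.
\end{itemize}
In particular $L(u_k)>0$, so the zero $\bar u=b_k-L(b_k)/v$ of $L$ lies to the left of $u_k$, and $\bar u\ge b_k-\frac{b_k}{180\cdot0.99}\ge0.99\,b_k$. On $[0.51\,b_k,u_k]$ the floor vanishes, so the next hit is at $\bar u$ and the path becomes $v(\bar u-u)$. On $[0,0.51\,b_k]$ this is at least $0.99\cdot0.48\,\sigma_ib_k>1.01\,Y_{k+1}\ge\varphi$. So there is no further hit in $[0,\bar u)$, and $V=v$.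

\emph{Subcase $d_i<-3\ell_k\sigma_i$: the path falls short of mirror $k$.} On $[b_k,R_k]$ the function $L-\varphi$ increases, since $v\ge0.99\,\sigma_i>\varphi'$, and it is positive at $R_k$. At $\theta=\theta_0$ it is negative, since $E_k(\theta_0)\ge-\theta_0\ge-1$ while $e(\theta_0)\le-3+\frac2{160}$. So the next hit $u_{**}$ lies in $(b_k+\ell_k\theta_0,R_k)$, where $-\frac12\sigma_i\le\varphi'\le0$. The new slope is $2\varphi'-v=-V$ with $V\in[0.99\,\sigma_i,2.01\,\sigma_i]$. Moreover
\[
u_{**}=b_k+\frac{\varphi(u_{**})-L(b_k)}{v}\le b_k+\frac{1.01\,Y_k+\sigma_ib_k/180}{0.99\,\sigma_i}\le1.01\,b_k .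
\]
Here the gentle slope of the ramp is used: on $[0.51\,b_k,u_{**}]$ we have $\varphi'\ge-\frac12\sigma_i>-V$, so the new line stays above $\varphi$ to the left of $u_{**}$. On $[0,0.51\,b_k]$ it is at least $V(u_{**}-u)\ge0.99\cdot0.49\,\sigma_ib_k>1.01\,Y_{k+1}\ge\varphi$. So there is no further hit in $[0,u_{**})$, and the line is $V(\bar u-u)$ with $\bar u=u_{**}+\varphi(u_{**})/V\le1.02\,b_k$.

In case (E1), $V\le2.01\,\sigma_i\le\sigma_{i-1}/200$ and $\bar u\le1.02\,b_k\le1.3\,b_i$. In every case $0$ is not a hit, so the path follows the last line on both sides of $0$.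
\end{proof}

\subsection*{The kick}
On the far side we replace $y(u)$ by $y(-u)$, which is a broken path for $\varphi$ by (B3) and evenness, and follow it outward. A path that arrives low at a wall may bounce on it several times, at places we do not know. Convexity alone gives the exit slope: the path must climb almost the full height $Y_j$ over the short distance $b_j-u_j$.

\begin{lemma}[Wall lemma]\label{lem:wall}
Let $j\ge K$, and let $y$ be a broken path with $0<y(u_j)\le Y_j/60$ and slope in $(0,\sigma_{j-1}]$ at $u_j$. Then $Y_j\le y(b_j)\le4Y_j$, the slope $V_j$ just to the right of $b_j$ lies in $[90\,\sigma_{j-1},200\,\sigma_{j-1}]$, and there is no hit in $(b_j,R_j]$.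
\end{lemma}

\begin{proof}
We have $y(b_j)\ge\varphi(b_j)=Y_j$. By (B1), $V_j$ is at least the average slope on $[u_j,b_j]$, which by Lemma~\ref{lem:phi}(a) is at least $\frac{59}{60}\cdot\frac{\sigma_{j-1}}{0.0101}\ge90\,\sigma_{j-1}$. So there is a hit in $(u_j,b_j]$. At each such hit $v^->0$ by (B1), hence $v^+=2\varphi'-v^-\le200\,\sigma_{j-1}$; in particular $V_j\le200\,\sigma_{j-1}$. The last of these hits has height at most $Y_j$, since $\varphi$ is nondecreasing on $[u_j,b_j]$, and from there to $b_j$ the path rises by at most $200\,\sigma_{j-1}(b_j-u_j)\le2.02\,Y_j$. On $(b_j,R_j]$ we have $\varphi'\le0.59\,\sigma_{j-1}<V_j$, so the line stays above the floor.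
\end{proof}

\begin{lemma}\label{lem:kick}
If $i\ge K+1$ and $y$ coincides near $0$ with a line \eqref{eq:line}, then \eqref{eq:exit} fails.
\end{lemma}

\begin{proof}
Put $\tilde y(u)=y(-u)$, so $\tilde y=V(\bar u+u)$ near $0$. For $j\ge i$ and $u\in U_j$ this line is at least $0.99\,\sigma_i\cdot0.999\,b_j>0.52\,\sigma_jb_j\ge\varphi$, and it is positive where $\varphi=0$. So there is no hit in $[0,u_{i-1}]$. The wall lemma applies with $j=i-1\ge K$: the slope is $V\le\sigma_j/200\le\sigma_{j-1}$, and
\[
0<\tilde y(u_j)\le\frac{\sigma_j}{200}\,(1.3\,b_{j+1}+b_j)=\frac{1.65}{200}\,\sigma_jb_j\le\frac{\sigma_jb_j}{120}\le\frac{Y_j}{60}.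
\]
Suppose now that the wall lemma applies at some $j\ge K+2$. On $U_{j-1}$ the line of slope $V_j$ is at least $90\,\sigma_{j-1}(b_{j-1}-w_{j-1}-b_j)\ge44\,\sigma_{j-1}b_{j-1}>\varphi$, so the path passes over bump $j-1$ and has no hit in $(b_j,u_{j-2}]$. At $u_{j-2}$ its slope is $V_j\le200\,\sigma_{j-1}\le\sigma_{j-3}$, and
\[
\tilde y(u_{j-2})\le4Y_j+200\,\sigma_{j-1}b_{j-2}\le203\,\sigma_{j-1}b_{j-2}\le\frac{\sigma_{j-2}b_{j-2}}{120}\le\frac{Y_{j-2}}{60}.
\]
So the wall lemma applies at $j-2$. By induction it applies at $i-1,i-3,\dots$, down to some $k\in\{K,K+1\}$. Since $1.5\,b_k\in(b_k,R_k]$, the slope of $\tilde y$ there is $V_k\ge90\,\sigma_{k-1}$, contrary to \eqref{eq:exit}.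
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:windows}]
Let $C_i=\prod_{j=K}^i(1.34\,T_j/\ell_j)$, and let $\delta$ be the minimum of $\ell_K\sigma_{K-1}/400$ and the numbers $\ell_{i+1}\sigma_i/(400\,C_i)$, $K\le i<N$. Put $(d_{K-1},q_{K-1})=(d,q)$. Then \eqref{eq:small} holds for $j=K$, and we apply Lemma~\ref{lem:stage} repeatedly.

If $d=0$, all $d_j$ vanish, \eqref{eq:small} holds for all $j$, and $y$ has infinitely many hits, which a broken path does not. So $d\neq0$. Since $\rho_jT_j/\ell_j\ge1$, the misses $|d_j|$ do not decrease, while $\ell_{j+1}\sigma_j\to0$. So there is a largest $i$ such that \eqref{eq:small} holds for $K\le j\le i$, and by the last statement of Lemma~\ref{lem:stage}, $|d_i|>\ell_{i+1}\sigma_i/400$. Since $|d_i|\le C_i\delta$, the choice of $\delta$ gives $i\ge N$.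

By Lemmas~\ref{lem:cross} and~\ref{lem:kick}, hypothesis \eqref{eq:exit} excludes (E1) and (E2). In case (W1), $|d_i|/(\ell_{i+1}\sigma_i)\in[\frac1{400},3]$. In case (W2), $|d_i|/(T_i\sigma_i)=(|Q_i|/\sigma_i)(1+\epsilon_i\vartheta_i)\in[\frac{0.99}{200},3.1]$. In both cases the base $2$ logarithm of the ratio has absolute value at most $8.7$. Next,
\[
\log_2|d|=\log_2|d_i|-\sum_{j=K}^i\log_2\frac{T_j}{\ell_j}-\sum_{j=K}^i\log_2\rho_j,
\]
and the last sum has absolute value at most $0.45\,i$, since $|\log_2\rho_j|\le0.45$. We have $T_j=b_{j+1}(1+\ell_{j+1}/b_{j+1})$ with $\ell_{j+1}/b_{j+1}\le2^{-3(j+1)}$, so $\sum_j\log_2(T_j/b_{j+1})\le1$. Replacing $T_j$ by $b_{j+1}$ therefore changes the middle sum by at most $1$ and $\log_2(T_i\sigma_i)$ by at most $1$. By \eqref{eq:logs}, $\log_2|d|$ differs from $\mu^\nu_{1,i}$ in case (W1), and from $\mu^\nu_{2,i}$ in case (W2), by at most $8.7+2+0.45\,i\le i+12$.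
\end{proof}

\subsection*{The windows for $\nu=0$ and $\nu=2$ are disjoint}

\begin{lemma}\label{lem:disjoint}
There is $N\ge K+1$ such that the intervals $[\mu^\nu_{a,i}-i-13,\ \mu^\nu_{a,i}+i+13]$, with $\nu\in\{0,2\}$, $a\in\{1,2\}$, $i\ge N$, are pairwise disjoint.
\end{lemma}

\begin{proof}
Put $K'=K^2-K$. From $\Sigma^0_i=\Sigma^0_{i-1}+6i^2-i-1$ we get $\mu^0_{2,i}=-i^3-6i^2-\Sigma^0_{i-1}$, hence
\[
\mu^0_{2,i}-\mu^0_{1,i}=6(i+1)^2-(i+1),\qquad \mu^0_{1,i-1}-\mu^0_{2,i}=i^3-(i-1)^3=3i^2-3i+1 .
\]
From $\Sigma^2_i=\Sigma^0_i-2\sum_{j=K}^ij=\Sigma^0_i-(i^2+i)+K'$ we get $\mu^2_{1,i}=\mu^0_{1,i}+i^2+3i+2-K'$ and $\mu^2_{2,i}=\mu^0_{2,i}+i^2+i-K'$. So the consecutive differences in the list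
\[
\mu^0_{1,i},\quad\mu^2_{1,i},\quad\mu^0_{2,i},\quad\mu^2_{2,i},\quad\mu^0_{1,i-1}
\]
are $i^2+3i+2-K'$, $\ 5i^2+8i+3+K'$, $\ i^2+i-K'$ and $2i^2-4i+1+K'$. Choose $N$ so that all four exceed $2i+26$ for $i\ge N$. Then the centers with index at least $N$ form one monotone sequence in which neighboring intervals are disjoint, so all the intervals are.
\end{proof}

\section{The floor and the generalized bicharacteristic}\label{sec:global}

We place $\varphi^0$ at $t=-1$ and $\varphi^2$, reflected, at $t=1$, both with the same $K$. A single line from one flat point to the other would have independent misses at the two outermost foci. To tie the misses together we let the curve reflect once more, at $t=0$, on a mirror with these two foci. Between the flat points the curve is $y=|t|$, and by (B3) we may tilt the local pictures so that the line $c_{K-1}$ becomes $\mp t$. Put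
\[
a_-(t)=-t-c_{K-1}(t+1),\qquad a_+(t)=t-c_{K-1}(1-t),
\]
\[
t_-=-1+b_K-\ell_K^{(\nu=0)},\qquad t_+=1-b_K+\ell_K^{(\nu=2)},\qquad P_-=(t_-,-t_-),\qquad P_+=(t_+,t_+).
\]
Under $u=t+1$, $y\mapsto y-a_-$ the line $y=-t$ goes to $c_{K-1}$ and $P_-$ goes to the focus $P_{K-1}$ of $\varphi^0$. Under $u=1-t$, $y\mapsto y-a_+$ the line $y=t$ goes to $c_{K-1}$ and $P_+$ goes to the focus $P_{K-1}$ of $\varphi^2$. Let
\[
\psi(t)=(\text{line }P_-P_+)-C\sqrt{(t-t_-)(t_+-t)},\qquad t_-<t<t_+,
\]
with $C$ fixed by $\psi(0)=0$. This is a mirror with foci $P_-,P_+$. At $t=0$ the slopes toward the foci are $-1$ and $1$, so $\psi'(0)=0$. Fix $r_0\in(0,\frac1{10}]$ with $|\psi'|\le\frac1{10}$ on $[-2r_0,2r_0]$; then $\psi(t)<|t|$ for $0<|t|\le2r_0$.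

Let $\chi_-,\chi_+,\chi_0\in C_0^\infty(\mathbb R)$ have values in $[0,1]$, equal $1$ on $|t+1|\le3b_K$, $|t-1|\le3b_K$, $|t|\le r_0$, and be supported in $|t+1|\le4b_K$, $|t-1|\le4b_K$, $|t|\le2r_0$, respectively. The supports are disjoint since $4b_K\le\frac14$. Define
\[
f=\chi_-\bigl(a_-+\varphi^0(t+1)\bigr)+\chi_+\bigl(a_++\varphi^2(1-t)\bigr)+\chi_0\psi-(1-\chi_--\chi_+-\chi_0).
\]
Then $f\in C^\infty(\mathbb R)$ and
\begin{equation}\label{eq:below}
f(t)<|t|\qquad\text{for }0<|t|\le1-1.1\,b_K .
\end{equation}
Indeed, for $u\ge1.1\,b_K$ we have $\varphi^\nu(u)=0$ and $c_{K-1}(u)>0$, so on this set $a_-+\varphi^0(t+1)<-t$ and $a_++\varphi^2(1-t)<t$. Hence $f(t)$ is a convex combination of numbers less than $|t|$.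

On $I=[-1-2b_K,1+2b_K]$ define
\[
y_\gamma(t)=\begin{cases}
a_-(t)+c(|t+1|), & |t+1|\le2b_K,\\
|t|, & |t|\le1-b_K,\\
a_+(t)+c(|t-1|), & |t-1|\le2b_K .
\end{cases}
\]
The definitions agree on the overlaps, because $c=c_{K-1}$ on $[b_K,2b_K]$. Let $\gamma$ be the lift \eqref{eq:lift} of $y_\gamma$, and let $B$ consist of $0$ and the points $-1\pm b_k$ and $1\pm b_k$, $k\ge K$. Each point of $B$ is isolated in $B$.

\begin{proposition}\label{prop:gamma}
The curve $\gamma$ is a generalized bicharacteristic on $I$ with reflection set $B$. It lies in $T^*X^\circ$ except at $t=\pm1$, where it lies in $G^\infty$.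
\end{proposition}

\begin{proof}
Off $B\cup\{\pm1\}$ the function $y_\gamma$ is locally affine, and $y_\gamma>f$: for $|t\mp1|\le2b_K$ we have $y_\gamma-f=c(|u|)-\varphi^\nu(u)$ with $u=t\mp1$, which is positive by Lemma~\ref{lem:above}, and the rest of $I$ is covered by \eqref{eq:below}. So $\gamma$ is a bicharacteristic in $T^*X^\circ$ there.

At $0$ the slopes are $\mp1$ and $f(0)=f'(0)=0$, so \eqref{eq:reflect} holds. At $u=b_k$ the polygon $c$ has slopes $\sigma_k<\sigma_{k-1}$, and \eqref{eq:reflect} holds for $c$ and $\varphi^\nu$ by Lemma~\ref{lem:phi}(b). By (B3) it holds for $y_\gamma$ and $f$ at all points of $B$.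

Let $u=t\mp1$ and $b_{k+1}\le|u|\le b_k$. Then $0\le x_1\le c(|u|)\le Y_k\le\sigma_kb_k$, and $|\xi_1|\le\frac12(\sigma_k+100\,\sigma_{k-1})\le51\,\sigma_{k-1}$, one-sided limits included. Since $\sigma_{k-1}=2^{-(k-1)^3}$ and $|u|\ge2^{-k-1}$, the functions $x_1$, $\xi_1$, $\tau$ and $\dot s=\tau+f''x_1$ are $O(|u|^l)$ for every $l$. At $u=0$ we have $x_1=0$ and $y_\gamma'=f'$, so $\xi_1=\tau=0$. Hence $\gamma(\pm1)\in G$, and $\gamma$ is differentiable at $\pm1$ with derivative $\partial_t=H_p^G$. By Lemma~\ref{lem:phi}(d), $f^{(l)}(\pm1)=0$ for $l\ge2$, so $\gamma(\pm1)\in G^\infty\subset G\setminus G_d$ and condition (ii) of Definition~\ref{def:gen} holds.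
\end{proof}

The proof also shows that $x_1$ and $|\xi_1|$ are continuous along $\gamma$ on all of $I$.

\begin{remark}\label{rem:discrete}
If $B$ were required to be closed in $I$, the restriction of $\gamma$ to $[\frac12,1)$ would still be a generalized bicharacteristic. It stays in a compact set but would have no extension to $[\frac12,1]$, since its reflections accumulate at $1$. The global existence theorems quoted in Section~\ref{sec:intro} therefore require the reading of ``discrete'' adopted there.
\end{remark}

\section{No broken bicharacteristic is close to the curve}\label{sec:proof}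

\begin{proof}[Proof of Theorem~\ref{thm:main}(b)]
The properties of $p$ were checked in Section~\ref{sec:billiard} and the structure of $\gamma$ in Proposition~\ref{prop:gamma}. Suppose that for every $m$ there is a broken bicharacteristic $\gamma_m$ on $I$ that is uniformly $\frac1m$-close to $\gamma$. We derive a contradiction; this gives $\varepsilon$, and with $J=I$ it shows that $\gamma$ is not a limit of broken bicharacteristics.

\emph{Passing to broken paths.} Along $\gamma_m$ the coordinate $\eta=\eta_m$ is constant and $t=t_m(\lambda)$ is affine in the parameter $\lambda\in I$ with derivative $\eta_m$. We have $|\eta_m-1|\le\frac1m$ and $|t_m(\lambda)-\lambda|\le\frac1m$. For large $m$ the inverse $\lambda_m(t)$ is defined on $I'=[-1-1.9\,b_K,1+1.9\,b_K]$, and $|\lambda_m(t)-t|\le\frac1m$. Put $y_m(t)=x_1(\gamma_m(\lambda_m(t)))+f(t)$. Since $|y_m'-f'|=2|\xi_1|/\eta_m$ along $\gamma_m$, and $x_1$ and $|\xi_1|$ are uniformly continuous along $\gamma$,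
\begin{equation}\label{eq:conv}
y_m\to y_\gamma,\qquad |y_m'-f'|\to|y_\gamma'-f'|\qquad\text{uniformly on }I';
\end{equation}
at reflections both one-sided slopes give the same $|y'-f'|$. On a compact subset of $I'\setminus(B\cup\{\pm1\})$ the function $y_\gamma-f$ has a positive lower bound, so $y_m$ has no reflection there for large $m$. In particular $y_m$ is a broken path for $f$ on $I'$, and it coincides with a line $L_m^-$ on $[-1+1.2\,b_K,-r_0]$ and with a line $L_m^+$ on $[r_0,1-1.2\,b_K]$. By \eqref{eq:conv} these lines converge to $-t$ and $t$, together with their slopes. Let $d_-$ be the miss of $L_m^-$ at $P_-$ and $d_+$ the miss of $L_m^+$ at $P_+$; both depend on $m$ and tend to $0$. From here on only \eqref{eq:conv} is used, so the values of $\zeta$ along $\gamma_m$ play no role.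

\emph{The central mirror.} On $[-r_0,r_0]$ we have $f=\psi$. For large $m$ the slope of $L_m^-$ is at most $-0.9$ and that of $L_m^+$ is positive, so there is a hit in $(-r_0,r_0)$. After the first one, at $t_*$, the slope is $2\psi'(t_*)-v^-\ge0.7>\psi'$, so $y_m-f$ increases up to $r_0$ and $t_*$ is the only hit. Lemma~\ref{lem:mirror} gives
\[
d_+=d_-\,\frac{t_+-t_*}{t_*-t_-}.
\]
Since $t_+$ and $-t_-$ lie in $[1-b_K,1]\subset[\frac{15}{16},1]$ and $|t_*|\le\frac1{10}$, both distances lie in $[0.8,1.1]$. Hence
\begin{equation}\label{eq:tie}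
\bigl|\log_2|d_+|-\log_2|d_-|\bigr|\le1\qquad\text{if }d_-\neq0 .
\end{equation}

\emph{The flat points.} Take $N$ from Lemma~\ref{lem:disjoint}, and $\delta$ from Proposition~\ref{prop:windows} valid for both values of $\nu$. By (B3), $\hat y(u)=(y_m-a_-)(u-1)$ is a broken path for $\varphi^0$ on $[-1.9\,b_K,1.9\,b_K]$; its endpoints are not hits for large $m$. On $[1.2\,b_K,1.9\,b_K]$ we have $\hat y-c_{K-1}=L_m^-(t)+t$, so the $(K-1)$-parameters of $\hat y$ are $d_-$ and the slope of $L_m^-$ plus $1$, both at most $\delta$ in absolute value for large $m$. At $u=-1.5\,b_k$, $k=K,K+1$, there is no hit for large $m$, and $(\varphi^0)'=0$ because the point lies outside the bumps. So $|\hat y'|=|y_m'-f'|$ there, which by \eqref{eq:conv} tends to $|y_\gamma'-f'|=c'(1.5\,b_k)=\sigma_{k-1}$. Thus \eqref{eq:exit} holds for large $m$, and Proposition~\ref{prop:windows} gives $d_-\ne0$ and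
\[
\bigl|\log_2|d_-|-\mu^0_{a,i}\bigr|\le i+12\qquad\text{for some }a\in\{1,2\},\ i\ge N .
\]
At the other point, $\hat y(u)=(y_m-a_+)(1-u)$ is a broken path for $\varphi^2$ by (B3). On $[1.2\,b_K,1.9\,b_K]$ we have $\hat y-c_{K-1}=L_m^+(t)-t$ with $t=1-u$, so the $(K-1)$-parameters are $d_+$ and $1$ minus the slope of $L_m^+$. Condition \eqref{eq:exit} follows from \eqref{eq:conv} at the points $t=1+1.5\,b_k$, where again $|\hat y'|=|y_m'-f'|\to\sigma_{k-1}$. Hence
\[
\bigl|\log_2|d_+|-\mu^2_{a',i'}\bigr|\le i'+12\qquad\text{for some }a'\in\{1,2\},\ i'\ge N .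
\]
By \eqref{eq:tie}, the number $\log_2|d_-|$ lies within $i+13$ of $\mu^0_{a,i}$ and within $i'+13$ of $\mu^2_{a',i'}$. This contradicts Lemma~\ref{lem:disjoint}.
\end{proof}

\begin{thebibliography}{1}
\bibitem{book} A printed mathematics book, the source of the problem; see Proposition 24.3.13 there.
\end{thebibliography}
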